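
\newtheorem{theorem}{Theorem}[section]
\newtheorem{proposition}[theorem]{Proposition}
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{conjecture}[theorem]{Conjecture}
\newtheorem*{theoremA}{Theorem A}
\newtheorem*{theoremB}{Theorem B}
\theoremstyle{definition}
\newtheorem{example}[theorem]{Example}
\newtheorem{remark}[theorem]{Remark}
\numberwithin{equation}{section}

\title{An infinite, locally rigid discontinuous group\\ for a nilpotent homogeneous space}


\begin{abstract}
Let $G$ be a connected nilpotent Lie group, $H$ a connected subgroup and $\Gamma$ a nontrivial discontinuous group for $G/H$. A conjecture states that local rigidity holds for $(\Gamma,G,H)$ if and only if $\Gamma$ is finite. We disprove it: there is an example with $H$ closed and connected and $\Gamma\cong\mathbb Z^3$ in which the inclusion $\Gamma\to G$ is locally rigid. The group $\Gamma$ acts on $\mathbb C^{12}$ by translations of two coordinates that depend polynomially on the other ten. Rigidity comes from the fact that a small perturbation of the translation vectors creates a zero, unless it comes from a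 translation of the ten coordinates and a linear change of the parameter in $\mathbb R^3\supset\mathbb Z^3$. We also show that no $\Gamma$ of Hirsch length $1$ or $2$ admits a locally rigid point, and we restrict the possibilities for Hirsch length $3$.
\end{abstract}

\section{The question and the answer}

Let $G$ be a Lie group and $H$ a closed subgroup. A \emph{discontinuous group} for $G/H$ is a discrete subgroup $\Gamma$ of $G$ that acts properly discontinuously and freely on $G/H$; then $\Gamma\backslash G/H$ is a manifold locally modeled on $G/H$. To ask how this manifold can be deformed within its class, one varies the embedding of $\Gamma$. Give $\operatorname{Hom}(\Gamma,G)$ the topology of pointwise convergence and put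
\[
\mathscr R(\Gamma,G,H)=\left\{\varphi\in\operatorname{Hom}(\Gamma,G):\ 
\begin{array}{l}\varphi\text{ is injective, }\varphi(\Gamma)\text{ is discrete and acts}\\ \text{properly discontinuously and freely on }G/H\end{array}\right\}.
\]
The group $G$ acts on this \emph{parameter space} by conjugation, $(g\cdot\varphi)(\gamma)=g\varphi(\gamma)g^{-1}$, and conjugate embeddings have isomorphic quotients; the \emph{deformation space} is $\mathscr T(\Gamma,G,H)=\mathscr R(\Gamma,G,H)/G$. A point $\varphi\in\mathscr R(\Gamma,G,H)$ is \emph{locally rigid} if its orbit $G\cdot\varphi$ is open in $\mathscr R(\Gamma,G,H)$. We say that \emph{local rigidity holds} if $\mathscr R(\Gamma,G,H)$ has at least one locally rigid point, and that it \emph{fails} otherwise.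

\begin{conjecture}[\cite{Book}]\label{conj}
Let $G$ be a connected nilpotent Lie group, $H$ a connected subgroup of $G$ and $\Gamma$ a nontrivial discontinuous group for $G/H$. Then local rigidity holds if and only if $\Gamma$ is a finite group.
\end{conjecture}

One direction is a known result, quoted in \cite{Book}, and easy: if $\Gamma$ is finite, every point is locally rigid (Proposition~\ref{finite}). For the other direction the simplest case is suggestive. Let $G$ be simply connected and let $\Gamma\cong\mathbb Z$ be generated by $\exp X$. The whole one-parameter group $\exp(\mathbb RX)$ then acts properly on $G/H$, so the dilated embeddings $\exp(nX)\mapsto\exp(e^tnX)$ all lie in $\mathscr R(\Gamma,G,H)$. They are pairwise non-conjugate, because $\operatorname{Ad}(g)$ is unipotent for every $g$ and cannot multiply $X$ by $e^t\neq1$. Nilpotent Lie algebras tend to have dilations, and conjugation in a nilpotent group never produces one; so one guesses that an infinite $\Gamma$ can always be deformed. This guess is wrong.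

\begin{theoremA}
There exist a connected nilpotent Lie group $G$, a closed connected subgroup $H$ and a discontinuous group $\Gamma\cong\mathbb Z^3$ for $G/H$ such that the inclusion $\Gamma\to G$ is a locally rigid point of $\mathscr R(\Gamma,G,H)$.
\end{theoremA}

In particular Conjecture~\ref{conj} is false. The second theorem says that the dilation heuristic is correct for small groups. Write $h(\Gamma)$ for the Hirsch length. For connected nilpotent $G$ let $p:\tilde G\to G$ be the universal covering; for $\varphi\in\mathscr R(\Gamma,G,H)$ let $\mathfrak l$ be the real span of $\log p^{-1}(\varphi(\Gamma))$ and $\mathfrak d\subset\mathfrak l$ the real span of $\log\ker p$. As recalled in Section~\ref{sec:deriv}, $\mathfrak l$ is a Lie algebra, $\mathfrak d$ is central and $\dim\mathfrak l/\mathfrak d=h(\Gamma)$.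

\begin{theoremB}
Let $G$ be connected nilpotent, $H\subset G$ closed, and $\Gamma$ a discontinuous group for $G/H$.
\begin{enumerate}
\item[(i)] If $h(\Gamma)\in\{1,2\}$, then $\mathscr R(\Gamma,G,H)$ has no locally rigid point.
\item[(ii)] If $h(\Gamma)=3$ and $\varphi\in\mathscr R(\Gamma,G,H)$ is locally rigid, then one of the following holds:
\begin{enumerate}
\item[(a)] $\mathfrak l/\mathfrak d$ is abelian and the bracket $\Lambda^2(\mathfrak l/\mathfrak d)\to\mathfrak d$ is injective;
\item[(b)] $\mathfrak l/\mathfrak d$ is the Heisenberg algebra and, for lifts $X,Y\in\mathfrak l$ of generators and $Z=[X,Y]$, the map $\langle X,Y\rangle\to\mathfrak d$, $V\mapsto[V,Z]$, is injective.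
\end{enumerate}
\end{enumerate}
\end{theoremB}

The example of Theorem A is of type (a). An infinite discontinuous group in a connected nilpotent group has $h(\Gamma)\ge1$ (Section~\ref{sec:deriv}), so Hirsch length $3$ is the smallest for which the conjecture fails.

We prove Theorem B first (Section~\ref{sec:deriv}), since its proof shows what an example must look like. Section~\ref{sec:idea} explains the idea on the smallest case. Sections~\ref{sec:functions}--\ref{sec:proof} contain the construction and the proof of Theorem A.

\section{Deformations coming from derivations}\label{sec:deriv}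

\subsection{Facts about nilpotent groups}

Let $G$ be connected nilpotent with Lie algebra $\mathfrak g$, $p:\tilde G\to G$ its universal covering and $D=\ker p$, a discrete central subgroup. The map $\exp:\mathfrak g\to\tilde G$ is a diffeomorphism with inverse $\log$, and every $\operatorname{Ad}(g)$ is unipotent. If $\exp Z$ is central, then $e^{\operatorname{ad}X}Z=Z$ for all $X$. For nilpotent $N$ the operator $\frac{e^N-1}{N}=1+\frac N2+\cdots$ is invertible, so $(e^{\operatorname{ad}X}-1)Z=0$ gives $[X,Z]=0$. Hence $\log D$ is a discrete additive subgroup of the center of $\mathfrak g$, and $\exp(X+Z)=\exp X\exp Z$ for $X\in\mathfrak g$, $Z\in\log D$.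

\begin{proposition}[known result, quoted in \cite{Book}]\label{finite}
If $G$ is connected nilpotent and $\Gamma$ is a finite subgroup of $G$, then every $\varphi\in\mathscr R(\Gamma,G,H)$ is locally rigid, and $\mathscr T(\Gamma,G,H)$ is discrete.
\end{proposition}
\begin{proof}
Let $m=|\Gamma|$. If $g=p(\exp X)$ satisfies $g^m=1$, then $mX\in\log D$, so $X\in\frac1m\log D$, and $g$ depends only on $X$ modulo $\log D$. As $\log D$ is a finitely generated abelian group, there are finitely many such $g$. So $\operatorname{Hom}(\Gamma,G)$ is a finite Hausdorff space, hence discrete, and all subsets of $\mathscr R(\Gamma,G,H)$ are open.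
\end{proof}

We use Malcev's theorem: a discrete subgroup $\Delta$ of a simply connected nilpotent Lie group is a cocompact lattice in a connected closed subgroup, whose Lie algebra is the real span of $\log\Delta$. In particular $\Delta$ is finitely generated nilpotent, and $h(\Delta)$, the number of infinite cyclic factors in a subnormal series with cyclic factors, equals the dimension of that span.

Now let $\varphi\in\mathscr R(\Gamma,G,H)$. The preimage $\tilde\Gamma=p^{-1}(\varphi(\Gamma))$ is discrete, because $p$ is a covering. So $\tilde\Gamma$ is a cocompact lattice in $\tilde L=\exp\mathfrak l$, with $\mathfrak l$ the span of $\log\tilde\Gamma$. Since $D\subset\tilde\Gamma$, the span $\mathfrak d$ of $\log D$ is a central subspace of $\mathfrak l$. The Hirsch length is additive in extensions and $\Gamma\cong\tilde\Gamma/D$, so $h(\Gamma)=h(\tilde\Gamma)-h(D)=\dim\mathfrak l/\mathfrak d$. If $h(\Gamma)=0$, then all factors in a series for $\Gamma$ are finite, so $\Gamma$ is finite.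

\subsection{The criterion}

A derivation of $\mathfrak l$ integrates to automorphisms $a_t$ of $\tilde L$. If it vanishes on $\mathfrak d$, these descend to $\tilde L/D\subset G$ and move $\varphi$ inside $\mathscr R(\Gamma,G,H)$. Conjugations being unipotent, they cannot imitate $a_t$ unless the derivation is nilpotent.

\begin{lemma}\label{deriv}
If $\mathfrak l$ has a non-nilpotent derivation $\delta$ with $\delta|_{\mathfrak d}=0$, then $\varphi$ is not locally rigid.
\end{lemma}
\begin{proof}
Replacing $\Gamma$ by $\varphi(\Gamma)$, we may assume that $\varphi$ is the inclusion. The automorphisms $a_t$ of $\tilde L$ with differential $e^{t\delta}$ fix $D$ pointwise, so they induce automorphisms, again denoted $a_t$, of $L=\tilde L/D$. The group $L$ is closed in $G$ because $p^{-1}(L)=\tilde L$. Put $\varphi_t=a_t|_\Gamma$. Then $\varphi_t$ is injective and $\varphi_t\to\varphi$ as $t\to0$. We show that $\varphi_t\in\mathscr R(\Gamma,G,H)$ for all $t$, but $\varphi_t\notin G\cdot\varphi$ for all small $t\ne0$; then $G\cdot\varphi$ is not open.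

\emph{$\varphi_t\in\mathscr R(\Gamma,G,H)$.} The group $a_t(\Gamma)$ is discrete in $L$, hence in $G$. Write $L=\Gamma E$ with $E$ compact. Let $S\subset G/H$ be compact and suppose $\gamma cS\cap S\ne\emptyset$ with $\gamma\in\Gamma$, $c\in E$. Then $\gamma S'\cap S'\ne\emptyset$ for the compact set $S'=ES\cup S$, so $\gamma$ lies in a finite set depending on $S$, and $\gamma c$ in a compact set. Hence $L$ acts properly on $G/H$, and its discrete subgroup $a_t(\Gamma)$ acts properly discontinuously. If $a_t(\gamma)$ fixes a point, it has finite order, so $\gamma^m=1$ for some $m\ge1$. A lift $\exp X$ of $\gamma$ then satisfies $mX\in\log D$, so $X\in\mathfrak d$ and $a_t(\gamma)=\gamma$. Thus $\gamma$ fixes a point and $\gamma=1$; the action is free.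

\emph{$\varphi_t\notin G\cdot\varphi$ for small $t\ne0$.} Suppose $\varphi_t=g\cdot\varphi$ and let $\tilde g$ lift $g$. For $\exp X\in\tilde\Gamma$ the elements $\exp(e^{t\delta}X)$ and $\exp(\operatorname{Ad}(\tilde g)X)$ differ by an element of $D$, so $e^{t\delta}X-\operatorname{Ad}(\tilde g)X\in\log D\subset\mathfrak d$. Such $X$ span $\mathfrak l$, and $\operatorname{Ad}(\tilde g)$ fixes $\mathfrak d$ pointwise. So $\operatorname{Ad}(\tilde g)$ preserves $\mathfrak l$ and induces on $\mathfrak l/\mathfrak d$ the same map as $e^{t\delta}$, which is therefore unipotent there. Thus $e^{t\mu}=1$ for each eigenvalue $\mu$ of $\delta$ on $\mathfrak l/\mathfrak d$. If $t\neq0$ is so small that $|t\mu|<2\pi$ for all these $\mu$, all of them vanish. Then $\delta$ is nilpotent on $\mathfrak l/\mathfrak d$ and zero on $\mathfrak d$, hence nilpotent, a contradiction.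
\end{proof}

\subsection{Proof of Theorem B}

(i) The nilpotent algebra $\mathfrak l/\mathfrak d$ has dimension at most $2$, so it is abelian and $[\mathfrak l,\mathfrak l]\subset\mathfrak d$. Write $\mathfrak l=V\oplus\mathfrak d$ as a vector space. If $\dim V=1$, then $\mathfrak l$ is abelian and $\delta|_V=1$, $\delta|_{\mathfrak d}=0$ is a derivation. If $V=\langle v_1,v_2\rangle$, put $\delta v_1=v_1$, $\delta v_2=-v_2$, $\delta|_{\mathfrak d}=0$; then $[\delta v_1,v_2]+[v_1,\delta v_2]=0=\delta[v_1,v_2]$. In both cases $\delta$ is not nilpotent, and Lemma~\ref{deriv} applies to every $\varphi\in\mathscr R(\Gamma,G,H)$.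

(ii) A nilpotent Lie algebra of dimension $3$ is abelian or Heisenberg.

Let $\mathfrak l/\mathfrak d$ be abelian and the bracket $\Lambda^2(\mathfrak l/\mathfrak d)\to\mathfrak d$ not injective. Every bivector in dimension $3$ is decomposable, so $\mathfrak l=\langle v_1,v_2,v_3\rangle\oplus\mathfrak d$ with $[v_1,v_2]=0$. Let $\delta=\operatorname{diag}(1,1,-1)$ on the $v_i$ and $\delta|_{\mathfrak d}=0$. Then $[\delta v_i,v_3]+[v_i,\delta v_3]=0=\delta[v_i,v_3]$ for $i=1,2$, and $[\delta v_1,v_2]+[v_1,\delta v_2]=2[v_1,v_2]=0=\delta[v_1,v_2]$. So $\delta$ is a non-nilpotent derivation and Lemma~\ref{deriv} applies.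

Let $\mathfrak l/\mathfrak d$ be Heisenberg and the map in (b) not injective. Choose the basis of $\langle X,Y\rangle$ so that $[Y,Z]=0$; this changes $Z=[X,Y]$ only by a nonzero scalar. Put $\delta X=X$, $\delta Y=-2Y$, $\delta Z=-Z$, $\delta|_{\mathfrak d}=0$. Then
\[
[\delta X,Y]+[X,\delta Y]=-Z=\delta[X,Y],\qquad [\delta X,Z]+[X,\delta Z]=0=\delta[X,Z],
\]
because $[X,Z]\in\mathfrak d$, and $[\delta Y,Z]+[Y,\delta Z]=-3[Y,Z]=0=\delta[Y,Z]$. So $\delta$ is again a non-nilpotent derivation, and Lemma~\ref{deriv} applies. \qed

\subsection{What to look for}\label{look}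

The smallest algebra of type (a) is $\mathfrak l=\mathbb R^3\oplus\Lambda^2\mathbb R^3$ with $[x,x']=x\wedge x'$ and $\mathfrak d=\Lambda^2\mathbb R^3$. A derivation killing $\mathfrak d$ has the form $x\mapsto Px+\omega(x)$ with $\omega(x)\in\mathfrak d$ and $Px\wedge x'+x\wedge Px'=0$. Under $\Lambda^2\mathbb R^3\cong(\mathbb R^3)^*$ this says $\operatorname{tr}(P)\cdot1=P^{\mathsf T}$; taking traces gives $\operatorname{tr}P=0$, hence $P=0$, and the derivation is nilpotent. The dilation $x\mapsto e^tx$ multiplies $\Lambda^2\mathbb R^3$ by $e^{2t}$, and this is forbidden because $\ker p$ must stay fixed.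

So we want commuting elements $\gamma_1,\gamma_2,\gamma_3\in G$ with lifts $\exp u_i\in\tilde G$ whose commutators form a basis of $\ker p$. Among the deformations inside $L$ this leaves only $u_i\mapsto u_i+\omega_i$ with central $\omega_i\in\mathfrak d$, and we must make sure that these are conjugations in $G$. The main task, however, is to choose $G$ and $H$ such that $\Gamma$ cannot be moved out of $L$ either, except by conjugation.

\section{The idea: translations by functions without zeros}\label{sec:idea}

\subsection{Shears}
Let $T$ be a finite-dimensional complex vector space and $M=T\times\mathbb C^2$. A polynomial map $F:T\to\mathbb C^2$ defines the shear $(w,z)\mapsto(w,z+F(w))$, and $t\in T$ defines the translation $(w,z)\mapsto(w-t,z)$. If $\mathcal F$ is a finite-dimensional space of polynomial maps that is invariant under translation, the shears by $\mathcal F$ and the translations generate a nilpotent group. Let $f_x\in\mathcal F$ depend linearly on $x\in\mathbb R^3$, and let $\mathbb Z^3$ act by $n\cdot(w,z)=(w,z+f_n(w))$. We shall see that this action is free and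 properly discontinuous if and only if
\[
f_x(w)\ne0\qquad\text{for all }w\in T,\ x\in\mathbb R^3\setminus\{0\}.
\]
A deformation of the action by shears in $\mathcal F$ is a family $f'$ near $f$ with the same property. Two kinds of deformation are unavoidable: translates $f_x(w+t)$, which are conjugate to $f$, and reparametrizations $f_{Qx}$ with $Q\in GL_3(\mathbb R)$, which will be excluded by the central extension of Section~\ref{look}. We want a family $f$ that has no deformations other than combinations of these. The difficulty is that $\mathcal F$ contains all derivatives of the $f_x$, hence many possible perturbations, and ``having no zeros'' looks like an open condition. It need not be open, because $T$ is not compact: zeros can come in from infinity.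

\subsection{The smallest case}

\begin{example}\label{toy}
Let $y_1,y_2\in\mathbb C$ with $y_2\ne0$. On $\mathbb C^2$ with coordinates $(b,c)$ put
\[
C=y_1+y_2c,\qquad q=y_2+bC .
\]
The map $(C,q)$ has no zero: $C=0$ gives $q=y_2$. Now replace it by $(C+\rho,q)$ with a constant $\rho\neq0$, however small. The point where $C=-\rho$ and $b=y_2/\rho$ is a zero of this map. As $\rho\to0$ it disappears to infinity.

More generally, let $\rho\in\mathbb C[b,c]$ be a polynomial of bounded degree with small coefficients. The curve $q=0$ is parametrized by $\xi\in\mathbb C^*$ via $b=-y_2/\xi$, $c=(\xi-y_1)/y_2$, and $C=\xi$ on it. Let $R(\xi)$ be the Laurent polynomial obtained from $\rho$. Then $(C+\rho,q)$ has no zero if and only if $\xi+R(\xi)$ has no zero on $\mathbb C^*$, that is, $\xi+R(\xi)=\mu\xi^n$ with $\mu\ne0$. Suppose this is so. The coefficient of $\xi$ in $\xi+R(\xi)$ is close to $1$, so $n=1$ and $R=\nu\xi$ with $\nu=\mu-1$. Thus $\rho-\nu C$ vanishes on the curve $q=0$. The polynomial $q=(y_2+y_1b)+y_2bc$ is of degree one in $c$ with coprime coefficients, hence irreducible,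 and we conclude
\[
\rho=\nu C+\eta q,\qquad \nu\in\mathbb C,\ \eta\in\mathbb C[b,c].
\]
Conversely, such a $\rho$ with $\nu\ne-1$ creates no zero.
\end{example}

\subsection{What has to be added}\label{added}

In matrix form, the columns of $\left(\begin{smallmatrix}1&0\\ b&1\end{smallmatrix}\right)\left(\begin{smallmatrix}1&c\\ 0&1\end{smallmatrix}\right)$, multiplied by $y_1$ and $y_2$ and added, give $(C,q)$. The example shows which perturbations of the first component remain. We deal with these, and with perturbations of the second component, as follows.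
\begin{itemize}
\item \emph{The perturbation $(\eta q,0)$.} We turn it into a translation: multiply the matrix on the left by $\left(\begin{smallmatrix}1&h\\ 0&1\end{smallmatrix}\right)$, where $h=\sum s_\theta\theta$ is the general element of a space of polynomials $\theta$ with new variables $s_\theta$. Then $(C,q)$ becomes $(C+hq,q)$, and translation in $s$ adds $(\eta q,0)$.
\item \emph{The perturbation $(\nu C,0)$.} It must not be available in $\mathcal F$. For this we replace $c$ by $k=c+\psi(b,d)$ with a further variable $d$ and a polynomial $\psi$ with four monomials, chosen so that $k$ lies outside the space of those perturbations $\rho$ of the first component that can occur (Lemma~\ref{knot}).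
\item \emph{Perturbations of the second component.} They come from derivatives of the family. The new variables $s_\theta$ detect them: the coefficient of $s_\theta$ in the first component must vanish wherever the second component does, since otherwise one could choose $s_\theta$ so as to produce a zero.
\end{itemize}
Only real-linear combinations over $\mathbb R^3\subset\mathbb C^2$ are needed; we take $y_1=x_1$, $y_2=x_2+ix_3$.

\section{The function space}\label{sec:functions}

\subsection{The family without zeros}
Let $v=(b,c,d)\in\mathbb C^3$. We also use the letters $b,c,d$ as indices, so $v_b=b$, $v_c=c$, $v_d=d$, and write $\kappa\cdot v=\kappa_bb+\kappa_cc+\kappa_dd$. Put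
\[
\Theta=\{1,b,c,d,b^2,bd,d^2\},\qquad s=(s_\theta)_{\theta\in\Theta}\in\mathbb C^\Theta,\qquad s_0:=s_1,
\]
where $s_1$ belongs to $\theta=1$. Let $T=\mathbb C^3\times\mathbb C^\Theta\cong\mathbb C^{10}$, with points $w=(v,s)$, and
\[
h=\sum_{\theta\in\Theta}s_\theta\theta,\qquad \psi=b^{12}+b^8d^4+b^4d^8+d^{12},\qquad k=c+\psi .
\]
Define polynomial maps $\varepsilon_1,\varepsilon_2:T\to\mathbb C^2$ as the columns of
\begin{equation}\label{matrix}
\begin{pmatrix}1&h\\0&1\end{pmatrix}\begin{pmatrix}1&0\\b&1\end{pmatrix}\begin{pmatrix}1&k\\0&1\end{pmatrix}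
=\begin{pmatrix}1+hb&k+h(1+bk)\\ b&1+bk\end{pmatrix}.
\end{equation}
For $y_1,y_2\in\mathbb C$ this means
\begin{equation}\label{model}
y_1\varepsilon_1+y_2\varepsilon_2=(C+hq,\,q),\qquad C=y_1+y_2k,\quad q=y_2+bC .
\end{equation}
Finally put $f_x=x_1\varepsilon_1+(x_2+ix_3)\varepsilon_2$ for $x\in\mathbb R^3$. As the matrix \eqref{matrix} has determinant $1$, $f_x(w)\ne0$ for all $w\in T$ and $x\ne0$.

\subsection{Operators and the space $\mathcal F$}
A polynomial $A\in\mathbb C[\zeta_b,\zeta_c,\zeta_d]$ acts on polynomials as the differential operator in $v$ obtained from $\zeta_j\mapsto\partial_{v_j}$. We write $Ag$ for the result, $A(0)$ for the constant term of $A$, and $A_j=\partial A/\partial\zeta_j$, $A_{ij}=\partial^2A/\partial\zeta_i\partial\zeta_j$. As operators,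
\begin{equation}\label{comm}
[A,v_j]=A_j,\qquad [A,v_iv_j]=A_iv_j+v_iA_j=v_iA_j+v_jA_i+A_{ij}.
\end{equation}
Let $\mathfrak m$ be the set of operators without constant term. For $A,B\in\mathfrak m$ put
\[
\alpha_j=A_j(0),\qquad\beta_j=B_j(0),\qquad\beta_{ij}=B_{ij}(0).
\]

The space $\mathcal F$ has to contain the $f_x$ and be closed under differentiation. Derivatives in $v$ produce $A\varepsilon_1+B\varepsilon_2$ with $A,B\in\mathfrak m$. Derivatives in $s$ produce $(\rho,0)$ with $\rho$ in
\[
\mathcal P=\operatorname{span}_{\mathbb C}\bigl(\{\partial_v^\alpha(\theta b),\ \partial_v^\alpha(\theta(1+bk)):\theta\in\Theta,\ \alpha\in\mathbb N^3\}\cup\{1,b,c,d\}\bigr),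
\]
because for all operators $A,B$, constant terms allowed,
\begin{equation}\label{dsth}
\partial_{s_\theta}(A\varepsilon_1)=(A(\theta b),0),\qquad \partial_{s_\theta}(B\varepsilon_2)=(B(\theta(1+bk)),0).
\end{equation}
The space $\mathcal P$ is closed under the $\partial_{v_j}$, and its elements have degree at most $15$. We also need the functions
\[
R_\kappa=(s_0\,\kappa\cdot v,\,0)\qquad(\kappa\in\mathbb C^3).
\]
They will turn out to occur in no deformation; their purpose is to provide conjugations in the direction of the center. Their derivatives are combinations of $(s_0,0)$, $(1,0)$ and $(\kappa\cdot v,0)$. So let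
\begin{gather*}
\mathcal N=\{A\varepsilon_1+B\varepsilon_2+(\rho+\sigma s_0,0):\ A,B\in\mathfrak m,\ \rho\in\mathcal P,\ \sigma\in\mathbb C\},\\
\mathcal F=\{f_x:x\in\mathbb R^3\}+\{R_\kappa:\kappa\in\mathbb C^3\}+\mathcal N .
\end{gather*}
$\mathcal N$ is a complex and $\mathcal F$ a real vector space, both finite-dimensional. By \eqref{dsth}, and since $\partial_{v_j}f_x\in\mathcal N$, $\partial_{v_j}R_\kappa=(\kappa_js_0,0)\in\mathcal N$ and $\partial_{s_0}R_\kappa=(\kappa\cdot v,0)\in\mathcal N$, every directional derivative $\partial_t$, $t\in T$, maps $\mathcal F$ into $\mathcal N$. By Taylor's formula, $\mathcal F$ is invariant under translations of $T$, and a translation changes $F\in\mathcal F$ only by an element of $\mathcal N$.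

\subsection{The basic formula}
Let
\[
F=(y_1+A)\varepsilon_1+(y_2+B)\varepsilon_2+(\rho+s_0(\sigma+\kappa\cdot v),0),\qquad y_i\in\mathbb C,\ A,B\in\mathfrak m .
\]
Applying operators to $\varepsilon_1,\varepsilon_2$ and using $A(\theta b)=\theta Ab+[A,\theta]b$, and likewise for $B$, we get $F=(p,q)$ with
\begin{equation}\label{basic}
\begin{aligned}
q&=(y_1+A)b+(y_2+B)(1+bk),\\
p&=y_1+(y_2+B)k+\rho+hq+\sum_{\theta\ne1}s_\theta P_\theta+s_0(\sigma+\kappa\cdot v),
\end{aligned}
\end{equation}
where $P_\theta=[A,\theta]b+[B,\theta](1+bk)$. Note that $q$ does not involve $s$. With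
\[
G_j=A_jb+B_j(1+bk),\qquad G_{ij}=A_{ij}b+B_{ij}(1+bk),
\]
formula \eqref{comm} gives
\begin{equation}\label{P}
P_{v_j}=G_j\quad(j\in\{b,c,d\}),\qquad P_{v_iv_j}=v_iG_j+v_jG_i+G_{ij}\quad(i,j\in\{b,d\}).
\end{equation}

The polynomial $bk=bc+b\psi$ has homogeneous parts only in degrees $2$ and $13$. Hence $q$, $G_j$ and $G_{ij}$ have degree at most $13$, and:
\begin{enumerate}
\item[(D1)] the degree-$13$ parts of $q,G_j,G_{ij}$ are $y_2b\psi$, $\beta_jb\psi$, $\beta_{ij}b\psi$;
\item[(D2)] the degree-$12$ parts of $q$ and $G_j$ are $\beta_b\partial_b(b\psi)+\beta_d\partial_d(b\psi)$ and $\beta_{bj}\partial_b(b\psi)+\beta_{dj}\partial_d(b\psi)$.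
\end{enumerate}
In (D2) we used $\partial_c(b\psi)=0$. The polynomials $\partial_b(b\psi)=13b^{12}+\cdots$ and $\partial_d(b\psi)=4b^9d^3+\cdots$ are linearly independent, since $b^{12}$ does not occur in the second. We also use, for any operator $E$,
\begin{equation}\label{lowdeg}
E1=E(0),\quad Eb=E(0)b+E_b(0),\quad E(bc)=E(0)bc+E_b(0)c+E_c(0)b+E_{bc}(0).
\end{equation}

\subsection{Four lemmas}

The first lemma says that when the $G$'s vanish, the second component has the shape of the model. It is used twice: for the independence statement that follows, and in the rigidity proof.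

\begin{lemma}\label{shape}
Let $A,B\in\mathfrak m$ satisfy $\beta_b=\beta_d=0$; $\beta_{ij}=0$ for $i\in\{b,d\}$ and all $j$; $G_b=G_d=0$; and $G_{bb}=G_{bd}=G_{dd}=0$. Then $\alpha_b=0$ and $B(bk)=\beta_cb$, so that $q=y_2(1+bk)+(y_1+\beta_c)b$.
\end{lemma}
\begin{proof}
Let $B^0=B|_{\zeta_c=0}$. For $i,j\in\{b,d\}$ the operators $B,B_i,B_{ij}$ act on $b\psi$ as $B^0,B^0_i,B^0_{ij}$. By \eqref{lowdeg} and the assumptions on the $\beta$'s, $B_i1=0$ and $B_i(bc)$ is constant for $i\in\{b,d\}$, so $G_i=0$ becomes
\[
B^0_i(b\psi)=-\alpha_ib+\text{const}.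
\]
Similarly $B_{ij}1=0$, and $A_{ij}b$ and $B_{ij}(bc)$ have degree at most $1$, so $G_{ij}=0$ gives $\deg B^0_{ij}(b\psi)\le1$ for $i,j\in\{b,d\}$.

Let $B^0_{[n]}$ be the part of $B^0$ that is homogeneous of order $n$. Since $b\psi$ is homogeneous of degree $13$, $B^0_{[n],ij}(b\psi)$ is homogeneous of degree $15-n$; by the bound just obtained it is $0$ for $n\le13$. Likewise $B^0_{[n],i}(b\psi)$ is homogeneous of degree $14-n$, so it is $0$ for $n\le12$, and $B^0_{[13],i}(b\psi)=-\alpha_ib$. Euler's identity $12B^0_{[13],i}=\zeta_bB^0_{[13],ib}+\zeta_dB^0_{[13],id}$ shows $B^0_{[13],i}(b\psi)=0$; hence $\alpha_b=\alpha_d=0$. Euler's identity $nB^0_{[n]}=\zeta_bB^0_{[n],b}+\zeta_dB^0_{[n],d}$ now shows $B^0_{[n]}(b\psi)=0$ for $1\le n\le13$, and for $n\ge14$ this holds for reasons of degree. As $B$ has no constant term, $B(b\psi)=0$. By \eqref{lowdeg}, $B(bc)=\beta_bc+\beta_cb+\beta_{bc}=\beta_cb$, $Ab=\alpha_b=0$ and $B1=0$, and the formula for $q$ follows from \eqref{basic}.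
\end{proof}

\begin{lemma}\label{indep}
If $y_1\varepsilon_1+y_2\varepsilon_2+R_\kappa\in\mathcal N$ with $y_1,y_2\in\mathbb C$ and $\kappa\in\mathbb C^3$, then $y_1=y_2=0$ and $\kappa=0$. Hence $\mathcal F/\mathcal N$ has real-linear coordinates $(x,\kappa)\in\mathbb R^3\times\mathbb C^3$, defined by $F\equiv f_x+R_\kappa$ modulo $\mathcal N$.
\end{lemma}
\begin{proof}
By assumption some $F$ as in the basic formula, with these $y_1,y_2,\kappa$, is zero. So $q=0$. In $p=0$ the coefficients of $s_\theta$, $\theta\ne1$, give $P_\theta=0$, and that of $s_0$ gives $\sigma+\kappa\cdot v=0$, so $\kappa=0$. By (D1) for $q$, $y_2=0$. By \eqref{P}, all $G_j$ vanish, and then $G_{bb}=G_{bd}=G_{dd}=0$. By (D1) for $G_j$ all $\beta_j$ vanish, and by (D2) for $G_j$, $\beta_{ij}=0$ for $i\in\{b,d\}$ and all $j$. Lemma~\ref{shape} gives $0=q=y_1b$.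
\end{proof}

If $c$ were omitted from $\Theta$, one would have $\partial_ch=0$ and $\partial_c\varepsilon_2=(1+hb,b)=\varepsilon_1$, so Lemma~\ref{indep} would fail. With $c\in\Theta$ the derivative is $\varepsilon_1+(s_c(1+bk),0)$.

The next lemma excludes the perturbation $(\nu C,0)$ of Example~\ref{toy}.

\begin{lemma}\label{knot}
$k\notin\mathcal P^+:=\mathcal P+\operatorname{span}_{\mathbb C}\{\partial_v^\alpha\psi:|\alpha|\ge1\}$.
\end{lemma}
\begin{proof}
Write $\partial^\alpha$ for $\partial_v^\alpha$. For $n\in\{0,4,8,12\}$ let $\mu_n=b^nd^{12-n}$. Each $\mu_n$ has coefficient $1$ in $k$. We compute the coefficient of $\mu_n$ in an element of $\mathcal P^+$. The polynomials $\partial^\alpha\psi$ with $|\alpha|\ge1$, $\partial^\alpha(\theta b)$, $\partial^\alpha\theta$, $\partial^\alpha(\theta bc)$ and $1,b,c,d$ have degree less than $12$ and contribute nothing. As $\theta(1+bk)=\theta+\theta bc+\theta b\psi$, only the polynomials $\partial^\alpha(\theta b\psi)$ contribute.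

Let $\theta=b^ed^f$ with $e+f\le2$. The monomial $\theta b\mu_{n'}=b^{n'+1+e}d^{12-n'+f}$ has a derivative that is a nonzero multiple of $\mu_n$ only if $n-n'\le1+e\le3$ and $n'-n\le f\le2$. As $n-n'\in4\mathbb Z$, this forces $n'=n$. The derivative is then $\partial_b^{1+e}\partial_d^f$, and the factor is
\[
(n+1)\cdots(n+1+e)\cdot(13-n)\cdots(12-n+f),
\]
where the second product is $1$ if $f=0$. This is $n+1$ times a polynomial in $n$ of degree $e+f\le2$. For $\theta=c$ a contribution requires exactly one $\partial_c$ and one further derivative; $\partial_b(b\psi)$ has coefficient $n+1$ at $\mu_n$, and $\partial_d(b\psi)$ has coefficient $0$, since its exponents of $b$ are $\equiv1$ modulo $4$.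

So in any element of $\mathcal P^+$ the coefficient of $\mu_n$ is $(n+1)\Pi(n)$ for $n\in\{0,4,8,12\}$, with one polynomial $\Pi$ of degree at most $2$. If $k\in\mathcal P^+$, then $(n+1)\Pi(n)-1$, of degree at most $3$, vanishes at the four points $0,4,8,12$. Hence it is the zero polynomial; but its value at $n=-1$ is $-1$.
\end{proof}

Four monomials are what this argument needs: at three points a polynomial $\Pi$ of degree $2$ can take the values $1/(n+1)$.

The last lemma will show that nearby homomorphisms have no translation part.

\begin{lemma}\label{notrans}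
If $\tau:\mathbb R^3\to T$ is real-linear and $\partial_{\tau_x}f_{x'}=\partial_{\tau_{x'}}f_x$ for all $x,x'$, then $\tau=0$.
\end{lemma}
\begin{proof}
Write $\tau_{e_i}=(t_i,\sigma_i)$ with $t_i=(t_i^b,t_i^c,t_i^d)$, and $\eta_i=\sum_\theta\sigma_{i,\theta}\theta$. Recall $f_{e_1}=\varepsilon_1$, $f_{e_2}=\varepsilon_2$, $f_{e_3}=i\varepsilon_2$. The polynomial
\[
\partial_t(bk)=t^b\bigl(c+\partial_b(b\psi)\bigr)+t^cb+t^d\partial_d(b\psi)
\]
is constant only if $t=0$: the coefficient of $c$ gives $t^b=0$, and then $t^c=t^d=0$.

The second components of the relation for $(e_1,e_2)$ give $\partial_{t_1}(bk)=t_2^b$, so $t_1=0$ and $t_2^b=0$. Those for $(e_1,e_3)$ give $i\,\partial_{t_1}(bk)=t_3^b$, so $t_3^b=0$.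

The first components for $(e_1,e_2)$ now read $\eta_1(1+bk)=b\,\partial_{t_2}h+b\eta_2$. Only $\partial_{t_2}h$ depends on $s$, and it is linear in $s$, so
\[
\partial_{t_2}h=t_2^cs_c+t_2^d(s_d+bs_{bd}+2ds_{d^2})=0,
\]
hence $t_2=0$. In the remaining equation $\eta_1(1+bk)=b\eta_2$ the left side has degree at least $13$ unless $\eta_1=0$, and the right side has degree at most $3$. So $\eta_1=\eta_2=0$.

Thus $\tau_{e_1}=\tau_{e_2}=0$. The second components for $(e_2,e_3)$ give $\partial_{t_3}(bk)=0$, so $t_3=0$, and the first components for $(e_1,e_3)$ give $b\eta_3=0$.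
\end{proof}

\section{The groups}\label{sec:groups}

\subsection{The central extension}
Let $\mathfrak e=\mathbb R^3$, which we identify with $\Lambda^2\mathbb R^3$ by the cross product. For fixed $x$ the map $x'\mapsto x\times x'$ is given by a skew-symmetric matrix, and every skew-symmetric matrix arises. The symmetric $3\times3$ matrices are a complement, of real dimension $6$; fix a real-linear isomorphism $\lambda$ of $\mathbb C^3$ onto them. For $F\equiv f_x+R_\kappa$ and $F'\equiv f_{x'}+R_{\kappa'}$ modulo $\mathcal N$ (Lemma~\ref{indep}) put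
\begin{equation}\label{Omega}
\Omega(F,F')=x\times x'+\lambda(\kappa)x'-\lambda(\kappa')x\in\mathfrak e .
\end{equation}
This is bilinear and alternating, and it vanishes if one argument lies in $\mathcal N$. As every matrix is the sum of a skew-symmetric and a symmetric one,
\begin{equation}\label{onto}
\mathcal F\to\operatorname{Hom}(\mathbb R^3,\mathfrak e),\quad F\mapsto\bigl(x'\mapsto\Omega(F,f_{x'})\bigr)\quad\text{is onto.}
\end{equation}

Let $\mathfrak g=T\oplus\mathcal F\oplus\mathfrak e$, as a real vector space, with
\[
[t,F]=\partial_tF,\qquad[F,F']=\Omega(F,F'),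
\]
and all other brackets of summands zero. The Jacobi identity holds: derivatives commute, $\mathfrak e$ is central, and $\Omega(\partial_tF,F')=0=\Omega(F,\partial_tF')$ because $\partial_tF,\partial_tF'\in\mathcal N$. We have $[\mathfrak g,\mathfrak g]\subset\mathcal N\oplus\mathfrak e$, and $\mathfrak g$ acts on $\mathcal N\oplus\mathfrak e$ only through differentiation of polynomials of bounded degree; so $\mathfrak g$ is nilpotent. Let $\tilde G$ be its simply connected group and $D=\exp(\mathbb Z^3)$ with $\mathbb Z^3\subset\mathfrak e$, a discrete central subgroup. Put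
\[
G=\tilde G/D .
\]

\subsection{The homogeneous space}
We have $\tilde G=\exp(T)\ltimes\exp(\mathcal F\oplus\mathfrak e)$. This group acts on $M=T\times\mathbb C^2$ by
\[
\exp(F+\omega):(w,z)\mapsto(w,z+F(w)),\qquad\exp t:(w,z)\mapsto(w-t,z)\qquad(F\in\mathcal F,\ \omega\in\mathfrak e,\ t\in T).
\]
Indeed $\mathfrak e$ acts trivially, so the first formula is compatible with the product in $\exp(\mathcal F\oplus\mathfrak e)$. Moreover $\exp t\exp F\exp(-t)=\exp(e^{\operatorname{ad}t}F)=\exp(F(\cdot+t))$ by Taylor's formula, and on $M$ the same conjugation sends $(w,z)$ successively to $(w+t,z)$, $(w+t,z+F(w+t))$ and $(w,z+F(w+t))$.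

We have $\exp(t)\exp(F+\omega)(0,0)=(-t,F(0))$. The action is transitive, because the complex space $\mathcal N$ contains $(1,0)$ and $\partial_b\varepsilon_1=(h+b\,\partial_bh,\,1)$, whose value at $0$ is $(0,1)$. The stabilizer of $(0,0)$ is $\tilde H=\exp\mathfrak h$ with $\mathfrak h=\{F\in\mathcal F:F(0)=0\}\oplus\mathfrak e$. It is closed, connected and contains $D$. Hence $H=\tilde H/D$ is closed and connected in $G$, and $G/H=M$ as $G$-spaces.

\subsection{The discontinuous group}
Let $u_i=f_{e_i}\in\mathcal F\subset\mathfrak g$, so $[u_i,u_j]=e_i\times e_j\in\mathfrak e$, and let $\gamma_i\in G$ be the image of $\exp u_i$. The commutator of $\exp u_i$ and $\exp u_j$ is $\exp(e_i\times e_j)\in D$, so the $\gamma_i$ commute. The preimage in $\tilde G$ of $\Gamma=\langle\gamma_1,\gamma_2,\gamma_3\rangle$ is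
\[
\tilde\Gamma=\{\exp(n_1u_1)\exp(n_2u_2)\exp(n_3u_3)\delta:\ n\in\mathbb Z^3,\ \delta\in D\}.
\]
The logarithm of such an element is $\sum n_iu_i+\frac12\sum_{i<j}n_in_j\,e_i\times e_j+\log\delta$. So $\log\tilde\Gamma$ lies in the lattice $\bigoplus\mathbb Zu_i\oplus\frac12\mathbb Z^3$ of its real span, and $\tilde\Gamma$ is discrete. If $U$ is a neighborhood of $1$ in $\tilde G$ with $U\cap\tilde\Gamma=\{1\}$, the image of $U$ in $G$ meets $\Gamma=\tilde\Gamma/D$ only in $1$; so $\Gamma$ is discrete. The same formula for the logarithm shows $\Gamma\cong\mathbb Z^3$. In the notation of Section~\ref{sec:deriv}, $\mathfrak l=\langle u_1,u_2,u_3\rangle\oplus\mathfrak e$ and $\mathfrak d=\mathfrak e$, so we are in case (a) of Theorem B.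

\begin{lemma}
$\Gamma$ is a discontinuous group for $G/H$.
\end{lemma}
\begin{proof}
It acts on $M$ by $n\cdot(w,z)=(w,z+f_n(w))$, and $f_x(w)\ne0$ for $x\ne0$ because the matrix \eqref{matrix} is invertible. So the action is free. By linearity in $x$ and compactness, for $w$ in a compact set $|f_x(w)|\ge\epsilon|x|$ with some $\epsilon>0$. If $S\subset M$ is compact and $n\cdot S\cap S\ne\emptyset$, then $|f_n(w)|$ is bounded by the diameter of $S$ for some $w$ in the projection of $S$ to $T$, so only finitely many $n$ occur.
\end{proof}

\section{Homomorphisms near the inclusion}\label{sec:near}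

Let $\varphi$ be the inclusion $\Gamma\to G$ and let $\varphi'\in\mathscr R(\Gamma,G,H)$ be close to $\varphi$; this means that the $\varphi'(\gamma_i)$ are close to the $\gamma_i$. We show that $\varphi'$ is given by a nearby family without zeros, state the rigidity of such families, and deduce Theorem A.

\subsection{Reduction to shears}
Lift $\varphi'(\gamma_i)$ to $\exp X_i$ with $X_i\in\mathfrak g$ close to $u_i$. The commutator of $\exp X_i$ and $\exp X_j$ lies in the discrete group $D$ and is close to $\exp(e_i\times e_j)$, so it equals $\exp(e_i\times e_j)$. As this element is central, $e^{\operatorname{ad}X_i}X_j=X_j+e_i\times e_j$. With $N=\operatorname{ad}X_i$ we have $\frac{e^N-1}{N}[X_i,X_j]=e_i\times e_j$, and the operator $\frac{e^N-1}N=1+\frac N2+\cdots$ is invertible and fixes central elements. Hence $[X_i,X_j]=e_i\times e_j$.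

Extend linearly to $X_x=\tau_x+f'_x+\omega_x$ for $x\in\mathbb R^3$, with $X_{e_i}=X_i$ and $\tau_x\in T$, $f'_x\in\mathcal F$, $\omega_x\in\mathfrak e$. The components of $[X_x,X_{x'}]=x\times x'$ in $\mathcal F$ and $\mathfrak e$ are
\begin{equation}\label{rel}
\partial_{\tau_x}f'_{x'}-\partial_{\tau_{x'}}f'_x=0,\qquad\Omega(f'_x,f'_{x'})=x\times x' .
\end{equation}
By Lemma~\ref{notrans} the linear map $\tau\mapsto(\partial_{\tau_x}f_{x'}-\partial_{\tau_{x'}}f_x)_{x,x'}$ on the finite-dimensional space $\operatorname{Hom}(\mathbb R^3,T)$ is injective. Injectivity persists when $f$ is replaced by a family $f'$ close to it. So $\tau=0$, and $\varphi'(n)$ acts on $M$ by $(w,z)\mapsto(w,z+f'_n(w))$.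

Suppose $f'_x(w)=0$ for some $w\in T$ and some real $x\ne0$. For $m\in\mathbb Z$ choose $n_m\in\mathbb Z^3$ with $|n_m-mx|\le\sqrt3$. Then $f'_{n_m}(w)=f'_{n_m-mx}(w)$ is bounded. The $n_m$ take infinitely many values and $\varphi'$ is injective, so infinitely many elements of $\varphi'(\Gamma)$ move $(w,0)$ into a fixed compact set, contrary to proper discontinuity. Hence
\begin{equation}\label{nozero}
f'_x(w)\ne0\qquad\text{for all }w\in T,\ x\in\mathbb R^3\setminus\{0\}.
\end{equation}

\begin{proposition}\label{rigid}
If $f':\mathbb R^3\to\mathcal F$ is linear, sufficiently close to $f$, and satisfies \eqref{nozero}, then there are $t\in T$ and $Q\in GL_3(\mathbb R)$ such that $f'_x(w)=f_{Qx}(w+t)$ for all $x,w$. Moreover $Q\to1$ as $f'\to f$.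
\end{proposition}

\subsection{Proposition~\ref{rigid} implies Theorem A}
For $t\in T$ we have $\operatorname{Ad}(\exp t)(F+\omega)=F(\cdot+t)+\omega$. With $t$ as in Proposition~\ref{rigid}, we replace $\varphi'$ by its conjugate under $\exp(-t)$ and $X_x$ by $\operatorname{Ad}(\exp(-t))X_x$; so we may assume $f'_x=f_{Qx}$. The second relation in \eqref{rel} is preserved, since translations change $f'_x$ only modulo $\mathcal N$. It becomes
\[
Qx\times Qx'=x\times x'\qquad(x,x'\in\mathbb R^3).
\]
So $Q$ maps every plane through $0$ to itself, hence also every line through $0$, being an intersection of two planes. Thus $Q$ is a scalar with square $1$, and as it is close to $1$, $Q=1$.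

Now $X_i=u_i+\omega_{e_i}$ with $\omega_{e_i}\in\mathfrak e$. By \eqref{onto} there is $F\in\mathcal F$ with $\Omega(F,u_i)=\omega_{e_i}$ for $i=1,2,3$, and then $\operatorname{Ad}(\exp F)u_i=u_i+\omega_{e_i}=X_i$. Thus $\varphi'\in G\cdot\varphi$. So a neighborhood of $\varphi$ in $\mathscr R(\Gamma,G,H)$ lies in $G\cdot\varphi$, and since $G$ acts by homeomorphisms, the orbit is open. \qed

\begin{remark}
The last step is the reason for the functions $R_\kappa$: without them only the skew-symmetric part of $\omega$ could be removed by an element of $\mathcal F$. On the other hand, a term $R_{\kappa(x)}$ in $f'_x$ would enter the second relation in \eqref{rel} and disturb the argument for $Q=1$. It is therefore essential that \eqref{nozero} rules out such terms; this happens in Section~\ref{restrict}.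
\end{remark}

\section{Proof of Proposition~\ref{rigid}}\label{sec:proof}

The plan is as follows. We restrict the first component of $f'_x$ to the zero set of the second. The variables $s_\theta$ then give strong conditions on the second component; after a translation in $v$ it has the form $y_2+bC$ of the model (Sections~\ref{restrict} and \ref{translate}). The first component is then treated as in Example~\ref{toy}, and a translation in $s$ finishes the proof.

\subsection{Set-up}
\emph{Normal form.} The maps $\varepsilon_1,\varepsilon_2$ have degree at most $15$ in $v$, so operators of order at least $16$ annihilate them, and we use only operators of order at most $15$, truncating where necessary. By Lemma~\ref{indep} and a linear section of the map $(A,B,\rho,\sigma)\mapsto A\varepsilon_1+B\varepsilon_2+(\rho+\sigma s_0,0)$ onto $\mathcal N$, we can write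
\begin{equation}\label{nf}
f'_x=(y_1+A)\varepsilon_1+(y_2+B)\varepsilon_2+(\rho+s_0(\sigma+\kappa\cdot v),0),
\end{equation}
where $y_1,y_2$, $\sigma$, $\kappa$, $\rho\in\mathcal P$ and the coefficients of $A,B\in\mathfrak m$ are real-linear in $x$. Here
\[
y_1(x)=(Qx)_1,\qquad y_2(x)=(Qx)_2+i(Qx)_3
\]
with $Q\to1$ as $f'\to f$. ``Small'' will mean: tending to $0$ as $f'\to f$, uniformly for bounded $x$. Thus $A,B,\rho,\sigma,\kappa$ are small.

\emph{Dependence on $x$.} Complex-valued real-linear functions of $x$ are linear forms in $\mathbb C[x]=\mathbb C[x_1,x_2,x_3]$, and a polynomial identity that holds on a subset of $\mathbb R^3$ with nonempty interior holds in $\mathbb C[x]$. The forms $y_1,y_2$ are not proportional because $Q$ is invertible, and $y_2$ is a prime element of $\mathbb C[x]$. Let $K$ be the closed ball of radius $1$ about $(0,2,0)$. There $|x_2+ix_3|\ge1$, so we may assume $|y_2|\ge\frac12$ on $K$.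

\emph{Translations.} Replace $f'_x(w)$ by $f'_x(w+t)$ with $t=(t_b,t_c,t_d)$ small, in the $v$-directions. Since $e^{t\cdot\zeta}$ with $t\cdot\zeta=t_b\zeta_b+t_c\zeta_c+t_d\zeta_d$ is the operator of translation, this multiplies $y_1+A$ and $y_2+B$ by $e^{t\cdot\zeta}$, replaces $\rho$ by $\rho(\cdot+t)\in\mathcal P$ and $\sigma$ by $\sigma+\kappa\cdot t$. So the form \eqref{nf} and condition \eqref{nozero} are kept, $y_1,y_2$ and $\kappa$ are unchanged, and
\begin{equation}\label{betashift}
\beta_j\mapsto\beta_j+t_jy_2 .
\end{equation}
If $t$ is small, the translate is still close to $f$. We make finitely many such translations and use finitely many smallness conditions, so all of them hold if $f'$ is close enough to $f$.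

\subsection{Restriction to the zero set of the second component}\label{restrict}
The results of this section hold for $f'$ and for each of the translates used below. Let $x\in K$, $(p,q)=f'_x$ and
\[
\mathcal X=\{v\in\mathbb C^3:q(v)=0\}.
\]
By \eqref{basic}, for fixed $v\in\mathcal X$ the first component $p$ is an affine function of $s\in\mathbb C^\Theta$. By \eqref{nozero} it has no zero, so it is a nonzero constant. Hence, on $\mathcal X$,
\begin{equation}\label{onX}
P_\theta=0\ (\theta\ne1),\qquad\sigma+\kappa\cdot v=0,\qquad y_1+(y_2+B)k+\rho\ne0 .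
\end{equation}

To exploit this we need that $q$ generates the ideal of $\mathcal X$.

\begin{lemma}\label{irred}
For $x\in K$ the polynomial $q$ is irreducible of degree $13$.
\end{lemma}
\begin{proof}
Its degree-$13$ part is $y_2b\psi\ne0$ by (D1). By \eqref{lowdeg}, $q=u_0(b,d)+c\,u_1(b)$ with
\[
u_1=y_2b+\beta_b,\qquad u_0=y_2+y_1b+\alpha_b+\beta_cb+\beta_{bc}+(y_2+B|_{\zeta_c=0})(b\psi).
\]
At the point $b=-\beta_b/y_2$, $d=0$, where $u_1$ vanishes, $u_0$ is close to $y_2$ uniformly on $K$, because $b$, $\alpha_b$, $\beta_{bc}$ and the coefficients of $B$ are small. So $u_0\ne0$ there, and the prime element $u_1$ of $\mathbb C[b,d]$ does not divide $u_0$. A polynomial of degree one in $c$ with coprime coefficients is irreducible.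
\end{proof}

By the Nullstellensatz, polynomials in $v$ that vanish on $\mathcal X$ are divisible by $q$. For degree reasons \eqref{onX} gives $\sigma=0$ and $\kappa=0$ on $K$, hence for all $x$, by linearity. By \eqref{onX} and \eqref{P} the polynomials $G_j$ vanish on $\mathcal X$, and then so do the $G_{ij}$ with $i,j\in\{b,d\}$. Their degree is at most $13$, so they are scalar multiples of $q$; comparing degree-$13$ parts by (D1),
\begin{equation}\label{pi}
G_j=\pi_jq,\quad G_{ij}=\pi_{ij}q,\qquad\pi_jy_2=\beta_j,\quad\pi_{ij}y_2=\beta_{ij}\qquad(x\in K),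
\end{equation}
with scalars $\pi_j$ ($j\in\{b,c,d\}$) and $\pi_{ij}$ ($i,j\in\{b,d\}$) depending on $x$. The degree-$12$ parts of $G_j=\pi_jq$, compared by (D2), give $\beta_{ij}=\pi_j\beta_i$ for $i\in\{b,d\}$. Multiplying by $y_2$ we obtain, on $K$ and hence in $\mathbb C[x]$,
\begin{equation}\label{quad}
y_2\beta_{ij}=\beta_i\beta_j\qquad(i\in\{b,d\},\ j\in\{b,c,d\}).
\end{equation}

\subsection{Translating away the first-order terms}\label{translate}
Translations change $\beta_j$ by multiples of $y_2$, see \eqref{betashift}. So to remove $\beta_j$ we must show that $y_2$ divides it.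

\emph{The directions $b$ and $d$.} By \eqref{quad} with $i=j$, the prime $y_2$ divides $\beta_b^2$ and $\beta_d^2$. So $\beta_b=t_by_2$ and $\beta_d=t_dy_2$ with constants $t_b,t_d$, which are small because $|y_2|\ge\frac12$ on $K$. Translate by $(-t_b,0,-t_d)$ and apply Section~\ref{restrict} to the translate. Now $\beta_b=\beta_d=0$ for all $x$. By \eqref{quad}, $\beta_{ij}=0$ for $i\in\{b,d\}$ and all $j$. By \eqref{pi}, $\pi_b=\pi_d=0$ and $\pi_{ij}=0$ for $i,j\in\{b,d\}$, so $G_b=G_d=0$ and $G_{bb}=G_{bd}=G_{dd}=0$ for $x\in K$. These are the hypotheses of Lemma~\ref{shape}, which yields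
\begin{equation}\label{qshape}
q=y_2(1+bk)+(y_1+\beta_c)b\qquad(x\in K).
\end{equation}

\emph{The direction $c$.} Compare the coefficients of the monomial $b$ in $G_c=\pi_cq$. On the right it is $\pi_c(y_1+\beta_c)$. On the left it is $m=\alpha_c+\beta_{cc}+{}$(coefficient of $b$ in $B_c(b\psi)$), a linear form in $x$. Multiplying by $y_2$ and using $\pi_cy_2=\beta_c$ we get
\[
\beta_c(y_1+\beta_c)=y_2m
\]
on $K$, hence in $\mathbb C[x]$. The prime $y_2$ does not divide $y_1+\beta_c$: at $x=Q^{-1}e_1$ we have $y_2=0$ and $y_1=1$, while $\beta_c$ is small. So $y_2$ divides $\beta_c$, that is, $\beta_c=t_cy_2$ with $t_c$ small. Translate by $(0,-t_c,0)$. This keeps $\beta_b=\beta_d=0$ and makes $\beta_c=0$. The conclusions of the previous paragraph were drawn from $\beta_b=\beta_d=0$, so they hold for the translate; moreover $\pi_c=0$ and $G_c=0$.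

Thus for $x\in K$ all $P_\theta$ with $\theta\ne1$ vanish identically, by \eqref{P}. With $C=y_1+y_2k$, formulas \eqref{basic} and \eqref{qshape} become
\begin{equation}\label{reduced}
f'_x=(C+\rho'+hq,\ q),\qquad q=y_2+bC,\qquad\rho'=Bk+\rho\in\mathcal P^+ .
\end{equation}
For the membership note that $Bk=\beta_c+B\psi=B\psi$ and that $B$ has no constant term.

\subsection{The Laurent polynomial argument}
We are now in the situation of Example~\ref{toy}, with the additional variable $d$. Let $x\in K$. The map
\[
(\xi,d)\mapsto\Bigl(b=-\frac{y_2}{\xi},\quad c=\frac{\xi-y_1}{y_2}-\psi(b,d),\quad d\Bigr)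
\]
is a bijection $\mathbb C^*\times\mathbb C\to\mathcal X$, and $C=\xi$ on $\mathcal X$. Let $R\in\mathbb C[\xi^{\pm1},d]$ be the pullback of $\rho'$. By the last condition in \eqref{onX}, $\xi+R(\xi,d)$ has no zero on $\mathbb C^*\times\mathbb C$. So it is a unit of $\mathbb C[\xi^{\pm1},d]$, that is, $\xi+R=\mu\xi^n$ with $\mu\in\mathbb C^*$, $n\in\mathbb Z$. Since $\rho'$ has small coefficients and $|y_2|\ge\frac12$, the coefficients of $R$ are small, uniformly on $K$. So the coefficient of $\xi$ in $\xi+R$ is close to $1$, whence $n=1$ and $R=\nu\xi$ with $\nu=\mu-1$. Hence $\rho'-\nu C$ vanishes on $\mathcal X$, and as $q$ is irreducible (Lemma~\ref{irred}),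
\[
\rho'_x=\nu_xC_x+\eta_xq_x,\qquad\nu_x\in\mathbb C,\quad\eta_x\in\mathbb C[b,c,d],
\]
where the index $x$ indicates the dependence on $x$.

\emph{The polynomial $\eta_x$ lies in $\operatorname{span}\Theta$.} As $\deg\rho'\le15$, $\deg C\le12$ and $\deg q=13$, we have $\deg\eta\le2$. The only generators of $\mathcal P^+$ of degree $15$ are $\theta(1+bk)$ with $\theta\in\{b^2,bd,d^2\}$, so the degree-$15$ part of $\rho'$ lies in $\operatorname{span}\{b^2,bd,d^2\}\cdot b\psi$. It equals the degree-$2$ part of $\eta$ times $y_2b\psi$. So the degree-$2$ part of $\eta$ lies in $\operatorname{span}\{b^2,bd,d^2\}$, and $\eta_x=\sum_{\theta\in\Theta}\eta_\theta(x)\theta$.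

\emph{The number $\nu_x$ is $0$.} By \eqref{reduced}, $q=y_1b+y_2(1+bk)$, so
\[
\eta_xq_x=\sum_\theta\eta_\theta\bigl(y_1\,\theta b+y_2\,\theta(1+bk)\bigr)\in\mathcal P .
\]
Also $\nu_xy_1\in\mathcal P$. Hence $\nu_xy_2k=\rho'_x-\nu_xy_1-\eta_xq_x\in\mathcal P^+$. Lemma~\ref{knot} gives $\nu_xy_2=0$, so $\nu_x=0$. Thus $\rho'_x=\eta_xq_x$ for $x\in K$.

\subsection{The coefficients $\eta_\theta$ are constant}
To remove $\eta_xq_x$ for all $x$ by a single translation in $s$ we need $\eta_\theta(x)$ to be independent of $x$. The coefficients of $\rho'_x$ are linear forms in $x$, and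
\[
\rho'_x=\sum_\theta\eta_\theta\bigl(y_2\,\theta b\psi+y_2\,\theta(1+bc)+y_1\,\theta b\bigr)\qquad(x\in K).
\]
The terms $\theta b\psi$ have degree $13$, $14$ or $15$, the others degree at most $4$. The part of degree at least $13$ shows that on $K$ each $y_2\eta_\theta$ coincides with a linear form $l_\theta$. The part of degree at most $4$ is $\sum_\theta l_\theta\,\theta(1+bc)+\sum_\theta y_1\eta_\theta\,\theta b$, so each $y_1\eta_\theta$ also coincides on $K$ with a linear form $l'_\theta$. Then $y_1l_\theta=y_2l'_\theta$ on $K$, hence in $\mathbb C[x]$. As $y_2$ is prime and not proportional to $y_1$, it divides $l_\theta$. So $\eta_\theta=l_\theta/y_2$ is constant on $K$.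

Put $\eta=\sum_\theta\eta_\theta\theta$, now independent of $x\in K$. By \eqref{reduced}, $f'_x=(C+\eta q+hq,\,q)$. The translation $s_\theta\mapsto s_\theta-\eta_\theta$ replaces $h$ by $h-\eta$, and turns this into $(C+hq,q)=y_1\varepsilon_1+y_2\varepsilon_2=f_{Qx}$, by \eqref{model}. This holds for $x\in K$, hence for all $x$ by linearity. Undoing the translations, we obtain $f'_x(w)=f_{Qx}(w+t)$ for some $t\in T$. This proves Proposition~\ref{rigid}, and with it Theorem A. \qed

\begin{thebibliography}{9}
\bibitem{Book} A printed mathematics book.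
\end{thebibliography}

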